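# Summing operators on the ball and polydisc algebras that are not integral

## 1. Monomials on the sphere with disjoint peaks

Let $S=\{z\in\mathbb C^2:|z_1|^2+|z_2|^2=1\}$ and put $s(z)=|z_1|^2\in[0,1]$. For $\alpha=(\alpha(1),\alpha(2))$ with positive integer entries, the modulus of the monomial $z^\alpha=z_1^{\alpha(1)}z_2^{\alpha(2)}$ on $S$ depends on $s$ only:
$$|z^\alpha|=s^{\alpha(1)/2}(1-s)^{\alpha(2)/2}.$$
Divide by the maximum over $S$. The result is a profile on $[0,1]$ that is $0$ at both ends, rises to the value $1$ at one point, and falls again.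

For instance, $z_1^2z_2$ has $|z_1^2z_2|=s(1-s)^{1/2}$, with maximum $\frac2{3\sqrt3}$ at $s=\frac23$. At $s=\frac12$ the normalized profile equals $\frac{1}{2\sqrt2}\cdot\frac{3\sqrt3}{2}=\sqrt{27/32}\approx0.919$. Powers make the profile small at $\frac12$ and keep the peak value $1$ at $\frac23$: the tenth power is about $0.428$ at $s=\frac12$, the eleventh about $0.393$. So $z_1^{22}z_2^{11}$ has a peak of height $1$ to the right of $\frac12$ and a prescribed small size, just under $0.4$, at $\frac12$. The construction behind these notes is a long sequence of such monomials, all of about the same size at $s=\frac12$, with peaks that do not overlap.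

**Lemma 1.** Let $0<\eta<\frac12$ and $\kappa\in\mathbb N$. There are $\alpha_1,\dots,\alpha_\kappa\in\mathbb N^2$ with positive entries and $\alpha_{k+1}(1)\ge3\alpha_k(1)$ such that, with $m_k=\max_S|z^{\alpha_k}|$ and $|z^{\alpha_k}|/m_k=\varphi_k(s(z))$ on $S$,
$$\eta\le\varphi_k(\tfrac12)<2\eta,$$
and the sets $I_k=\{s\in[0,1]:\varphi_k(s)>2\eta\}$ are pairwise disjoint.

**Step 1: one profile, and its value at $\frac12$.** For an integer $r\ge1$ take $z_1^{r+1}z_2^r$. Its normalized modulus is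
$$\Phi_r(s)=\Big(\frac s{s^*}\Big)^{(r+1)/2}\Big(\frac{1-s}{1-s^*}\Big)^{r/2},\qquad s^*=\frac{r+1}{2r+1}>\frac12 .$$
Indeed $\frac{d}{ds}\log\Phi_r=\frac{r+1}{2s}-\frac r{2(1-s)}$ is positive on $(0,s^*)$ and negative on $(s^*,1)$. So $\Phi_r$ increases on $[0,s^*]$, decreases on $[s^*,1]$, vanishes at $0$ and $1$, and has its strict maximum $1$ at $s^*$. Since $2s^*=1+\frac1{2r+1}$ and $2(1-s^*)=1-\frac1{2r+1}$, the inequality $\log(1+x)\le x$ gives
$$\log\Phi_r(\tfrac12)=-\tfrac12\Big[(r+1)\log\big(1+\tfrac1{2r+1}\big)+r\log\big(1-\tfrac1{2r+1}\big)\Big]\ge-\frac1{2(2r+1)}\ge-\frac16 .$$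
Hence $\frac12\le\Phi_r(\frac12)<1$.

**Step 2: a power that has the right size at $\frac12$.** Let $j\ge1$ be the least integer with $\Phi_r(\frac12)^j<2\eta$. Then $\Phi_r(\frac12)^{j-1}\ge2\eta$ (for $j=1$ this says $1\ge2\eta$). So $\varphi=\Phi_r^j$, the profile of the exponent $\alpha=j(r+1,r)$, satisfies
$$\eta\le2\eta\,\Phi_r(\tfrac12)\le\varphi(\tfrac12)<2\eta .$$
The set $\{\varphi>2\eta\}$ contains $s^*$, because $\varphi(s^*)=1>2\eta$. By monotonicity and continuity, $\varphi<2\eta$ on $[0,l]$ for some $l>\frac12$, and $\varphi(1)=0$. So $\{\varphi>2\eta\}$ is a nonempty interval contained in $(l,1)$.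

**Step 3: large $r$ pushes the peak toward $\frac12$.** Fix $l'\in(\frac12,1)$. Then
$$\Phi_r(l')^2=\Big[\frac{l'(1-l')}{s^*(1-s^*)}\Big]^r\,\frac{l'}{s^*}\longrightarrow0\qquad(r\to\infty),$$
because $s^*\to\frac12$ and the bracket tends to $4l'(1-l')<1$. So for large $r$ we have $s^*<l'$ and $\varphi(l')\le\Phi_r(l')\le2\eta$. As $\varphi$ decreases on $[s^*,1]$, we get $\{\varphi>2\eta\}\subset(\frac12,l')$.

**Step 4: choose the peaks from right to left.** Take $r_1$ arbitrary and $l_1>\frac12$ with $I_1\subset(l_1,1)$. Given $l_{k-1}>\frac12$, choose $r_k$ so large that $I_k\subset(\frac12,l_{k-1})$ and $r_k+1\ge3\alpha_{k-1}(1)$; then $\alpha_k(1)=j_k(r_k+1)\ge3\alpha_{k-1}(1)$. By Step 2 choose $l_k>\frac12$ with $I_k\subset(l_k,1)$. As $I_k\neq\emptyset$, we have $l_k<l_{k-1}$. Thus $I_1\subset(l_1,1)$ and $I_k\subset(l_k,l_{k-1})$ for $k\ge2$, and these intervals are disjoint. $\square$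

Now fix $1<p<\infty$ with $p\ne2$, let $p'=p/(p-1)$, and put
$$\lambda=\tfrac12\big(\tfrac12+\tfrac1p\big),\quad \sigma=\tfrac12\big|\tfrac12-\tfrac1p\big|>0,\quad a=\min(\tfrac12,\tfrac1p)=\lambda-\sigma,\quad b=\max(\tfrac12,\tfrac1p)=\lambda+\sigma .$$
Then $\frac14<\lambda<\frac34$. Let $\eta=\kappa^{-\lambda}$ with $\kappa$ so large that $2\eta<1$, and take the monomials of Lemma 1. Let $E=\mathbb C^\kappa$ with basis $(\varepsilon_k)$ and norm
$$\|x\|_E=\eta\,\|x\|_2+\kappa^{-1/p}\|x\|_p .$$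
For $f$ continuous on the closed unit ball of $\mathbb C^2$ and holomorphic inside, with Taylor coefficients $\hat f(\alpha)$, let
$$Tf=\big(m_k\hat f(\alpha_k)\big)_{k\le\kappa}\in E .$$
The $k$-th entry can be read off in two ways: faintly, but jointly with all the others, on the torus $s=\frac12$; or loudly, but one $k$ at a time, on the torus where $\varphi_k=1$. The two terms of the norm correspond to the two readings. The purpose of $T$ is to separate two classes of operators, which we now define.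

## 2. $p$-summing and $p$-integral operators

Let $D^n\subset\mathbb C^n$ be the open unit polydisc and $B_n$ the open unit ball. The polydisc algebra $A(D^n)$ and the ball algebra $A(B_n)$ consist of the functions continuous on the closure and holomorphic in the interior, with the supremum norm. Let $X,E$ be Banach spaces, $1\le p<\infty$, and $T:X\to E$ bounded and linear.

**Definition (summing).** $T$ is $p$-absolutely summing, or $p$-summing, if there is a constant $C$ such that for all finite sequences $x_1,\dots,x_m\in X$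
$$\Big(\sum_{j}\|Tx_j\|^p\Big)^{1/p}\le C\sup_{\|x^*\|\le 1}\Big(\sum_j|x^*(x_j)|^p\Big)^{1/p}.$$
The least such $C$ is $\pi_p(T)$.

**Definition (integral).** $T$ is $p$-integral if there are a probability space $(\Omega,\mu)$ and bounded operators $A:X\to L^\infty(\mu)$, $B:L^p(\mu)\to E^{**}$ with $\iota_ET=B\,j\,A$. Here $j:L^\infty(\mu)\to L^p(\mu)$ is the formal identity and $\iota_E:E\to E^{**}$ is the canonical embedding. The norm $i_p(T)$ is the infimum of $\|A\|\,\|B\|$ over all such factorizations.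

Both quantities have the ideal property: $\pi_p(VTU)\le\|V\|\,\pi_p(T)\,\|U\|$, and the same for $i_p$. For $i_p$ and $V:E\to F$ this uses $\iota_FV=V^{**}\iota_E$. Every $p$-integral operator is $p$-summing, with $\pi_p\le i_p$. For $p=2$ the converse holds on every Banach space, with $i_2=\pi_2$.

Two examples fix the ideas.

*Finite rank.* Let $Tx=\sum_{k\le K}x_k^*(x)e_k$. Split a probability space into $K$ sets $\Omega_k$ of measure $1/K$, and put $Ax=\sum_kx_k^*(x)1_{\Omega_k}$, $Bf=K\sum_k\big(\int_{\Omega_k}f\,d\mu\big)e_k$. Then $BjAx=Tx$. So every finite rank operator is $p$-integral, and for such operators only the size of $i_p(T)$ compared with $\pi_p(T)$ is in question. For rank one, the case $K=1$ gives $i_p(T)\le\|T\|$, so there is no gap at all.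

*The whole space $C(K)$.* Pietsch's domination theorem says that a $p$-summing $T:C(K)\to E$ satisfies $\|Tf\|\le\pi_p(T)(\int|f|^pdW)^{1/p}$ for some probability measure $W$ on $K$. Since $C(K)$ is dense in $L^p(W)$, the operator $T$ factors as $C(K)\to L^\infty(W)\to L^p(W)\to E$. So $T$ is $p$-integral with $i_p(T)=\pi_p(T)$.

On a closed subspace $X\subset C(K)$, a bound $\|Tf\|\le C\|f\|_{L^p(\mu)}$ defines $T$ only on the closure of $X$ in $L^p(\mu)$. To make $T$ integral one has to extend it to a larger space. For $p=2$ the orthogonal projection onto the closure does it. For $p\ne2$ there may be no bounded projection. This leads to the question: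

*Let $1<p<\infty$, $p\ne2$, and $n\ge2$. Is every $p$-summing operator from $A(D^n)$, respectively from $A(B_n)$, into an arbitrary Banach space $p$-integral?*

**Theorem 2.** No, in every case. For each fixed $n\ge2$ and each fixed $p\in(1,\infty)\setminus\{2\}$ there are a reflexive Banach space $E$ and a $p$-summing operator $T:A(D^n)\to E$ that is not $p$-integral, and likewise for $A(B_n)$.

It follows from two quantitative statements. The constant $c_p$ depends only on $p$ and is fixed in Section 4.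

**Theorem 3 (ball).** For all large $\kappa\in\mathbb N$ there is an operator $T$ on $A(B_2)$ of rank $\kappa$, with finite-dimensional target, such that $\pi_p(T)\le2c_p$ and $i_p(T)\ge\kappa^\sigma/(3c_p)$.

**Theorem 4 (polydisc).** For all large $\kappa\in\mathbb N$ there is a finite rank operator $T$ on $A(D^2)$, with finite-dimensional target, such that $\pi_p(T)\le2c_p$ and $i_p(T)\ge\kappa^{\sigma/2}/(100c_p)$.

## 3. From finite rank in two variables to Theorem 2

**Step 1: from two variables to $n$.** Let $X_n=A(B_n)$ for all $n$, or $X_n=A(D^n)$ for all $n$. Define $\Pi:X_n\to X_2$ by $\Pi f(z_1,z_2)=f(z_1,z_2,0,\dots,0)$ and $\Gamma:X_2\to X_n$ by $\Gamma f(z)=f(z_1,z_2)$. Both are contractions and $\Pi\Gamma=\mathrm{id}$. So for $T$ on $X_2$ we have $\pi_p(T\Pi)\le\pi_p(T)$ and $i_p(T)=i_p(T\Pi\Gamma)\le i_p(T\Pi)$: a gap between $\pi_p$ and $i_p$ on $X_2$ gives the same gap on $X_n$.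

**Step 2: glue infinitely many operators.** By Theorems 3 and 4 and Step 1 there are finite rank operators $T_i:X_n\to E_i$ ($i\ge1$, $\dim E_i<\infty$) with $\pi_p(T_i)\le2c_p$ and $i_p(T_i)\ge i\,4^i$. Let $E=(\bigoplus_iE_i)_{\ell_2}$, which is reflexive, and $T=(2^{-i}T_i)_i:X_n\to E$. Since $\|T_i\|\le\pi_p(T_i)\le2c_p$, the series converges in operator norm. For a finite sequence $(x_j)$ we have $\|Tx_j\|\le\sum_i2^{-i}\|T_ix_j\|$, and Minkowski's inequality in $\ell_p$ gives $\pi_p(T)\le\sum_i2^{-i}\cdot2c_p<\infty$.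

Suppose $T$ were $p$-integral. Composing with the coordinate projection $E\to E_i$, a contraction, gives $2^{-i}i_p(T_i)\le i_p(T)$, so $i\,2^i\le i_p(T)$ for all $i$. This is impossible. $\square$

It remains to prove Theorems 3 and 4.

## 4. Lacunary frequencies, and domination by a measure

All Haar measures are normalized; $m$ is Haar measure on the circle $\mathbb T$. The next lemma says that lacunary characters behave like an $\ell_2$-basis in every $L^q$; both theorems use it in both directions.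

**Lemma 5.** Let $N_1\ge1$ and $N_{k+1}\ge3N_k$ be integers and $1<q<\infty$. Then $\|\sum_kb_kv^{N_k}\|_{L^q(m)}\le C_q\|b\|_2$ for finite scalar sequences $b$. Dually, $(\sum_k|\hat g(N_k)|^2)^{1/2}\le C_{q'}\|g\|_{L^q(m)}$ for finitely many $k$.

*Proof.* Let $\|b\|_2=1$, $b_k=|b_k|e^{i\theta_k}$, $f=\sum b_kv^{N_k}$. For $|x|\le1$ and $r\ge0$, convexity of $t\mapsto e^{rt}$ on $[-1,1]$ gives $e^{rx}\le\cosh r+x\sinh r$. Hence
$$\int e^{\mathrm{Re}f}dm\le\int\prod_k\big(\cosh|b_k|+\sinh|b_k|\,\mathrm{Re}(e^{i\theta_k}v^{N_k})\big)dm=\prod_k\cosh|b_k|\le e^{1/2}.$$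
For the equality, expand the product. Every term other than $\prod\cosh|b_k|$ is a combination of characters $v^{\sum\epsilon_kN_k}$ with $\epsilon_k\in\{-1,0,1\}$, not all zero. Since $N_k>\sum_{j<k}N_j$, these frequencies are nonzero and the terms integrate to $0$. The last inequality uses $\cosh r\le e^{r^2/2}$. Applying the bound to $\pm b$ and $\pm ib$ gives $\int e^{|\mathrm{Re}f|}dm\le2e^{1/2}$ and $\int e^{|\mathrm{Im}f|}dm\le2e^{1/2}$. As $t^q\le(q/e)^qe^t$ for $t\ge0$, both $\|\mathrm{Re}f\|_q$ and $\|\mathrm{Im}f\|_q$ are bounded in terms of $q$.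

For the dual statement, $\sum\bar b_k\hat g(N_k)=\int g\,\overline{\sum b_kv^{N_k}}\,dm$. By Hölder this is at most $\|g\|_qC_{q'}\|b\|_2$ in modulus; take the supremum over $\|b\|_2\le1$. $\square$

Put $c_p=\max(1,C_p,C_{p'})$.

**Lemma 6.** Let $X\subset C(K)$, let $\mu$ be a probability measure on $K$, $1\le p<\infty$, and suppose $\|Tf\|\le C(\int|f|^pd\mu)^{1/p}$ on $X$. Then $\pi_p(T)\le C$. In particular, if $\|Tf\|\le c_p\|f\|_{L^p(\mu_0)}+\|f\|_{L^p(\mu_1)}$ with probability measures $\mu_0,\mu_1$, then $\pi_p(T)\le2c_p$.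

*Proof.* We have $\sum_j\|Tf_j\|^p\le C^p\int\sum_j|f_j|^pd\mu\le C^p\sup_{t\in K}\sum_j|f_j(t)|^p$, and point evaluations lie in the dual unit ball. For the second part let $\mu=\frac12(\mu_0+\mu_1)$. As $c_p\ge1$ and $s+t\le2^{1-1/p}(s^p+t^p)^{1/p}$ for $s,t\ge0$,
$$\|Tf\|\le c_p\,2^{1-1/p}\Big(2\int|f|^pd\mu\Big)^{1/p}=2c_p\|f\|_{L^p(\mu)}.\qquad\square$$

*Domination by one torus is not enough.* The first operator one would try is a lacunary coefficient map on $A(D)$: $f\mapsto(\hat f(N_k))_{k\le\kappa}\in\ell_2^\kappa$. By Lemmas 5 and 6 it is $p$-summing with constant $c_p$. But Lemma 5 holds for all $g\in L^p(\mathbb T)$, so the map factors through $A(D)\to L^\infty(m)\to L^p(m)$ and is $p$-integral with constant $c_p$. The same happens on the ball with any operator $T:A(B_2)\to E$ that satisfies $\|Tf\|\le C\|f\|_{L^p(\nu)}$, where $\nu$ is Haar measure on a single torus $\{|z_1|^2=s,|z_2|^2=1-s\}$, $0<s<1$. Polynomials are dense in $A(B_2)$, so $T$ extends to the $L^p(\nu)$-closure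 of the polynomials. For $1<p<\infty$ the Riesz projection in each of the two angles maps $L^p(\nu)$ boundedly onto that closure. Hence $T$ is $p$-integral, with $i_p(T)\le C$ times the norm of that projection. The dominating measure must therefore involve many tori.

## 5. The ball operator is $p$-summing, and has two incompatible extensions

We return to $T:A(B_2)\to E$ from Section 1. By the maximum principle $A(B_2)\subset C(S)$ isometrically. As $T(z^{\alpha_k}/m_k)=\varepsilon_k$, the rank of $T$ is $\kappa$.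

**Step 1: read the coefficients on tori.** Let $\chi_k=z^{\alpha_k}/|z^{\alpha_k}|$ on $S$, set to $0$ where $z_1z_2=0$. Choose $s_k\in(0,1)$ with $\varphi_k(s_k)=1$. For $0<s<1$ let $\nu_s$ be Haar measure on the torus $\{|z_1|^2=s,\ |z_2|^2=1-s\}\subset S$. With $x=Tf$,
$$\int f\bar\chi_k\,d\nu_s=\hat f(\alpha_k)\,s^{\alpha_k(1)/2}(1-s)^{\alpha_k(2)/2}=x_k\,\varphi_k(s).\tag{1}$$
To see this, apply Cauchy's formula on the torus with radii $r\sqrt s,r\sqrt{1-s}$, $r<1$, and let $r\to1$, using the uniform continuity of $f$.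

**Step 2: the joint reading at $s=\frac12$.** On the torus $s=\frac12$, apply Lemma 5 in the variable $\arg z_1$ for fixed $\arg z_2$. The frequencies are $\alpha_k(1)$ and the coefficients have modulus $|b_k|$, so $\|\sum b_k\chi_k\|_{L^{p'}(\nu_{1/2})}\le c_p\|b\|_2$. By duality $(\sum_k|\int f\bar\chi_kd\nu_{1/2}|^2)^{1/2}\le c_p\|f\|_{L^p(\nu_{1/2})}$. With (1) and $\varphi_k(\frac12)\ge\eta$,
$$\eta\|x\|_2\le\Big(\sum_k|x_k\varphi_k(\tfrac12)|^2\Big)^{1/2}\le c_p\|f\|_{L^p(\nu_{1/2})}.$$

**Step 3: the separate readings at the peaks.** By (1), $|x_k|=|x_k\varphi_k(s_k)|\le\|f\|_{L^p(\nu_{s_k})}$. Hence $\kappa^{-1/p}\|x\|_p\le\|f\|_{L^p(\mu_1)}$ with $\mu_1=\kappa^{-1}\sum_k\nu_{s_k}$.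

**Step 4: conclusion.** Lemma 6 with $\mu_0=\nu_{1/2}$ gives $\pi_p(T)\le2c_p$.

*Why this does not extend.* Each half of the estimate extends to $C(S)$ by its own formula:
$$\widetilde T_0f=\Big(\varphi_k(\tfrac12)^{-1}\int f\bar\chi_kd\nu_{1/2}\Big)_k,\qquad \widetilde T_1f=\Big(\int f\bar\chi_kd\nu_{s_k}\Big)_k .$$
By (1) both extend $T$. The proofs above give $\eta\|\widetilde T_0f\|_2\le c_p\|f\|_{L^p(\nu_{1/2})}$ and $\kappa^{-1/p}\|\widetilde T_1f\|_p\le\|f\|_{L^p(\mu_1)}$ for all bounded Borel $f$. So into either half of the norm, $T$ is $p$-integral with constant at most $c_p$. But the two extensions are different, and neither controls the full norm.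

Take $p>2$ and suppose $\|\widetilde T_if\|_E\le M(\int|f|^pdW)^{1/p}$ on bounded Borel functions, for some probability measure $W$ on $S$. In what follows $\varphi_k$ and $1_{I_k}$ are evaluated at $s(z)$.

* For $i=1$, the function $f=\sum_k\varphi_k1_{I_k}\chi_k$ has $|f|\le1$, since the $I_k$ are disjoint. As $s_k\in I_k$ and $s_k\notin I_l$ for $l\ne k$, $\widetilde T_1f=\sum_k\varepsilon_k$. So $M\ge\eta\kappa^{1/2}=\kappa^{1/2-\lambda}=\kappa^\sigma$.
* For $i=0$, the function $f=\varphi_k1_{I_k^c}\chi_k$ has $|f|\le2\eta$. As $\varphi_k(\frac12)<2\eta$, the point $\frac12$ lies in $I_k^c$. By orthogonality of the characters, $\widetilde T_0f=\varepsilon_k$. So $M\ge\kappa^{-1/p}/(2\eta)=\frac12\kappa^{\lambda-1/p}=\frac12\kappa^\sigma$.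

The proof of Theorem 3 shows that every extension fails on one of these two kinds of test functions. For this one needs to know what a general extension looks like.

## 6. Extensions to $C(K)$, and averaging them

The next lemma converts $i_p(T)<M$ into an extension with a dominating measure.

**Lemma 7.** Let $X\subset C(K)$ be a closed subspace ($K$ compact metric), $E$ reflexive, $1\le p<\infty$, $T:X\to E$ with $i_p(T)<M$. Then there are an operator $\widetilde T:C(K)\to E$ extending $T$ and a probability measure $W$ on $K$ with $\|\widetilde Tf\|\le M(\int|f|^pdW)^{1/p}$ for $f\in C(K)$.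

*Proof.* As $E^{**}=E$, write $T=BjA$ with $\|A\|\|B\|<M$.

Extend $A$ to $\widetilde A:C(K)\to L^\infty(\mu)$ with the same norm. This is the fact that $L^\infty(\mu)$ is $1$-injective; here is a proof. For a finite measurable partition $\mathcal Q$ of $\Omega$, let $\mathbb E_{\mathcal Q}$ be the conditional expectation. On each atom of positive measure, $f\mapsto\mathbb E_{\mathcal Q}Af$ is a functional on $X$ of norm at most $\|A\|$. Hahn–Banach on each atom extends $\mathbb E_{\mathcal Q}A$ to $A_{\mathcal Q}:C(K)\to L^\infty(\mu)$ with $\|A_{\mathcal Q}\|\le\|A\|$. Bounded balls of $L^\infty(\mu)=L^1(\mu)^*$ are weak* compact, so by Tychonoff a subnet of $(A_{\mathcal Q})$, directed by refinement, converges pointwise weak* to a linear $\widetilde A$ with $\|\widetilde A\|\le\|A\|$. For $f\in X$, $A_{\mathcal Q}f=\mathbb E_{\mathcal Q}Af\to Af$ in norm, because simple functions are dense in $L^\infty(\mu)$. So $\widetilde A$ extends $A$.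

Put $\widetilde T=Bj\widetilde A$, an extension of $T$. Next, $\pi_p(j)\le1$. Indeed, $\sum_i\int|f_i|^pd\mu\le\operatorname{ess\,sup}\sum_i|f_i|^p$. With a countable dense set of $\alpha$ in the unit ball of $\ell_{p'}^m$, where $m$ here is the number of functions, we have $(\sum|f_i|^p)^{1/p}=\sup_\alpha|\sum\alpha_if_i|$ pointwise. So the $p$-th root of the essential supremum is
$$\sup_\alpha\Big\|\sum\alpha_if_i\Big\|_\infty\le\sup_{\|x^*\|\le1}\Big(\sum|x^*(f_i)|^p\Big)^{1/p}.$$
By the ideal property $\pi_p(\widetilde T)\le\|A\|\|B\|<M$, and Pietsch's domination theorem on $C(K)$ gives $W$. $\square$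

Since $C(K)$ is dense in $L^p(W)$, $\widetilde T$ extends with the same bound to $L^p(W)$. In particular it is defined on bounded Borel functions, which we shall cut into pieces.

An arbitrary extension may have no structure. The next lemma makes it inherit the symmetries of $T$.

**Lemma 8.** In Lemma 7 suppose that a compact abelian group $G$ acts continuously on $K$, that $X$ is invariant under $f\mapsto f\circ g$, and that $T(f\circ g)=U_gTf$ with a strongly continuous isometric representation $(U_g)$ of $G$ on $E$. Then $\widetilde T$ and $W$ can be chosen such that, in addition, $W$ is $G$-invariant and $\widetilde T(f\circ g)=U_g\widetilde Tf$ for all $f\in C(K)$ and all bounded Borel $f$.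

*Proof.* Start from any $\widetilde T,W$ as in Lemma 7. Put $\overline Tf=\int_GU_g^{-1}\widetilde T(f\circ g)\,dg$ for $f\in C(K)$; the integrand is norm continuous in $g$. Let $\overline W$ be the average of the images of $W$ under $G$, that is, $\int f\,d\overline W=\int_G\int f\circ g\,dW\,dg$. On $X$ we have $U_g^{-1}T(f\circ g)=Tf$, so $\overline T=T$ there. By Jensen's inequality,
$$\|\overline Tf\|\le M\int_G\Big(\int|f\circ g|^pdW\Big)^{1/p}dg\le M\Big(\int|f|^pd\overline W\Big)^{1/p}.$$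
The measure $\overline W$ is $G$-invariant because Haar measure is. For $h\in G$, the substitution $g\mapsto h^{-1}g$ gives
$$\overline T(f\circ h)=\int_GU_g^{-1}\widetilde T(f\circ(hg))\,dg=\int_GU_{h^{-1}g}^{-1}\widetilde T(f\circ g)\,dg=U_h\overline Tf .$$
As $\overline W$ is invariant, $f\mapsto f\circ h$ is an isometry of $L^p(\overline W)$. So both sides of $\overline T(f\circ h)=U_h\overline Tf$ are continuous in $f\in L^p(\overline W)$, and the identity passes from $C(K)$ to bounded Borel functions by density. $\square$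

*The lemma at work for $p=1$.* This is the simplest use of averaging. For every $n\ge1$ there are a $1$-summing operator on $A(D^n)$ and one on $A(B_n)$ that are not $1$-integral. Composing with $f\mapsto f(z_1,0,\dots,0)$ as in Section 3, it suffices to treat $A(D)$. Paley's inequality $(\sum_k|\hat f(2^k)|^2)^{1/2}\le C\|f\|_{L^1(\mathbb T)}$ for $f\in A(D)$ and Lemma 6 show that $Tf=(\hat f(2^k))_{k\ge0}\in\ell_2$ is $1$-summing. Suppose it were $1$-integral, and use Lemma 8 with $G=\mathbb T$ acting on $K=\mathbb T$ by rotations and $U_\theta=\mathrm{diag}(\theta^{2^k})$. Then $W=m$, and $\theta^l\widetilde T(z^l)=U_\theta\widetilde T(z^l)$ forces $\widetilde T(z^l)=0$ for $l\notin\{2^k\}$. So $\widetilde Tf=(\hat f(2^k))_k$ on trigonometric polynomials, and $(\sum_k|\hat f(2^k)|^2)^{1/2}\le M\|f\|_1$ for all of them. For the Fejér kernel $F_D=\sum_{|n|\le D}(1-\frac{|n|}{D+1})\zeta^n$ we have $\|F_D\|_1=1$. But the coefficients at all $2^k\le\frac{D+1}2$ are at least $\frac12$, so the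 left side tends to infinity with $D$. This is a contradiction. For $p>1$ the same operator is harmless, as we saw in Section 4.

## 7. The lower bound on the ball

Let $i_p(T)<M$ for the operator $T$ of Section 1, and put $M'=c_pM$.

**Step 1: a covariant extension is diagonal on $u\chi_k$.** Apply Lemmas 7 and 8 with $K=S$, $G=\mathbb T^2$ acting by $z\mapsto(\theta_1z_1,\theta_2z_2)$, and $U_\theta=\mathrm{diag}(\theta^{\alpha_k})$. These $U_\theta$ are isometries of $E$, and $T(f\circ\theta)=U_\theta Tf$ by comparing coefficients. For a bounded Borel function $u$ on $[0,1]$ write $u\chi_k$ for $u(s(z))\chi_k(z)$. Then $(u\chi_k)\circ\theta=\theta^{\alpha_k}u\chi_k$. So the $j$-th coordinate $y$ of $\widetilde T(u\chi_k)$ satisfies $\theta^{\alpha_k}y=\theta^{\alpha_j}y$ for all $\theta$, and vanishes for $j\ne k$, as the $\alpha_j$ are distinct. Hence $\widetilde T(u\chi_k)=\rho_k(u)\varepsilon_k$ with $\rho_k$ linear in $u$.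

**Step 2: a square function estimate.** By invariance of $W$ under $z\mapsto(\theta_1z_1,z_2)$ and Lemma 5 in $\theta_1$, with frequencies $\alpha_k(1)$ and coefficients $u_k(s(z))\chi_k(z)$,
$$\Big\|\sum_k\rho_k(u_k)\varepsilon_k\Big\|_E\le M\Big(\int\Big|\sum_ku_k\chi_k\Big|^pdW\Big)^{1/p}\le M'\Big(\int\Big(\sum_k|u_k(s(z))|^2\Big)^{p/2}dW\Big)^{1/p}.\tag{2}$$

**Step 3: split the value $1$ into a part off the peak and a part on the peak.** On $S$ we have $\varphi_k\chi_k=z^{\alpha_k}/m_k$; both sides vanish where $z_1z_2=0$. This function is in $A(B_2)$ and $T$ maps it to $\varepsilon_k$, so $\rho_k(\varphi_k)=1$. Put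
$$x_k=\rho_k(\varphi_k1_{I_k^c}),\qquad y_k=\rho_k(\varphi_k1_{I_k}),\qquad x_k+y_k=1 .$$
Recall that $\varphi_k\le2\eta$ off $I_k$, that $\varphi_k\le1$, and that the $I_k$ are disjoint. The aim is to show that the averages of both $|x_k|$ and $|y_k|$ are at most $2M'\kappa^{-\sigma}$ and $M'\kappa^{-\sigma}$. Each is tested against the half of the norm that does not suit it.

**Step 4: the case $p>2$** (so $a=\frac1p$, $b=\frac12$). Use (2) with the single function $u_k=\varphi_k1_{I_k^c}$ and the second term of $\|\cdot\|_E$: $\kappa^{-1/p}|x_k|\le2M'\eta$, so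
$$|x_k|\le2M'\kappa^{1/p-\lambda}=2M'\kappa^{-\sigma}.$$
Use (2) with all $u_k=\varphi_k1_{I_k}$ together and the first term. By disjointness $\sum|u_k|^2\le1$, so $\eta\|y\|_2\le M'$ and
$$\kappa^{-1}\sum|y_k|\le\kappa^{-1/2}\|y\|_2\le M'\kappa^{\lambda-1/2}=M'\kappa^{-\sigma}.$$

**Step 5: the case $p<2$** (so $a=\frac12$, $b=\frac1p$). Now the roles of single and joint tests are exchanged. Use (2) with all $u_k=\varphi_k1_{I_k^c}$, where $\sum|u_k|^2\le4\eta^2\kappa$, and the second term:
$$\kappa^{-1}\sum|x_k|\le\Big(\kappa^{-1}\sum|x_k|^p\Big)^{1/p}=\kappa^{-1/p}\|x\|_p\le2M'\eta\kappa^{1/2}=2M'\kappa^{-\sigma}.$$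
Use (2) with the single function $u_k=\varphi_k1_{I_k}$ and the first term: $\eta|y_k|\le M'W(s(z)\in I_k)^{1/p}$. Since $\sum_kW(s(z)\in I_k)\le1$,
$$\kappa^{-1}\sum|y_k|\le\Big(\kappa^{-1}\sum|y_k|^p\Big)^{1/p}\le M'\eta^{-1}\kappa^{-1/p}=M'\kappa^{\lambda-1/p}=M'\kappa^{-\sigma}.$$

**Step 6: conclusion.** In both cases $1=\kappa^{-1}\sum(x_k+y_k)\le3M'\kappa^{-\sigma}$, i.e. $M\ge\kappa^\sigma/(3c_p)$. As $M>i_p(T)$ was arbitrary, $i_p(T)\ge\kappa^\sigma/(3c_p)$. With Section 5 this proves Theorem 3. $\blacksquare$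

*The role of $p\ne2$.* The bounds on $x$ are useful when $\eta$ is much smaller than $\kappa^{-a}$, and those on $y$ when $\eta$ is much larger than $\kappa^{-b}$. There is room between $\kappa^{-b}$ and $\kappa^{-a}$ exactly when $p\ne2$, and $\eta=\kappa^{-\lambda}$ is the geometric midpoint.

## 8. Two arcs of the circle in place of peaks

On the polydisc the monomials of Section 1 lose their profiles. The norm of $A(D^2)$ is attained on $\mathbb T^2$, and there every monomial has modulus $1$, so the sets where a monomial is large cannot be disjoint. We need another object that has two sizes and whose two parts cannot separately account for a fixed number. The number will be a value at $0$, and the object a function with two levels on the circle.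

**Lemma 9.** Let $J\subset\mathbb T$ be an arc with $m(J)=\frac12$ and $J^c=\mathbb T\setminus J$. For every polynomial $q$ in one variable,
$$|q(0)|\le\Big(2\int_J|q|\,dm\Big)^{1/2}\Big(2\int_{J^c}|q|\,dm\Big)^{1/2}.$$

*Proof.* If $q=0$ there is nothing to prove. Otherwise, by subharmonicity of $\log|q|$, and by Jensen's inequality for the probability measures $2m|_J$ and $2m|_{J^c}$,
$$\log|q(0)|\le\int_{\mathbb T}\log|q|\,dm=\tfrac12\int_J\log|q|\,2dm+\tfrac12\int_{J^c}\log|q|\,2dm\le\tfrac12\log\Big(2\int_J|q|dm\Big)+\tfrac12\log\Big(2\int_{J^c}|q|dm\Big).\ \square$$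

The inequality is nearly sharp for an outer function that has modulus $1$ on $J$ and modulus $\Lambda$ on most of $J^c$: its value at $0$ is close to $\Lambda^{1/2}$. We fix such a function.

**Step 1: parameters.** Let $\kappa$ be large and $\Lambda=\kappa^\lambda$, with $\log\kappa\ge4$, $\Lambda^{1/2}\ge2e$ and $\kappa^{\sigma/2}>100c_p$. Put $\tau=1/(2\log\kappa)\le\frac18$. Let $J\subset I$ be concentric closed arcs with $m(J)=\frac12$, $m(I)=\frac12+\tau$. Choose

* $\psi:\mathbb T\to[0,1]$ continuous, $\psi=1$ on $J$, $\psi=0$ off $I$;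
* $\beta:\mathbb T\to[0,1]$ smooth, $\beta=0$ on $I$, $\int\beta\,dm\ge\frac12-2\tau$, which is possible since $m(I^c)=\frac12-\tau$;
* $g=\exp\big(\log\Lambda\,(\beta+i\tilde\beta)\big)\in A(D)$, with $\tilde\beta$ the (smooth) conjugate function of $\beta$, normalized by $\int\tilde\beta\,dm=0$.

Then $|g|=\Lambda^\beta$ on $\mathbb T$, so $|g|=1$ on $I$ and $|g|\le\Lambda$ everywhere. Moreover
$$g(0)=\Lambda^{\int\beta\,dm}\ge\Lambda^{1/2}\kappa^{-2\lambda\tau}=\Lambda^{1/2}e^{-\lambda}\ge\Lambda^{1/2}/e .\tag{3}$$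

**Step 2: $\kappa$ functions that are large on disjoint sets.** On $\mathbb T^\kappa$ put
$$H_k(z)=\psi(z_1)\cdots\psi(z_{k-1})\,g(z_k),\qquad1\le k\le\kappa .$$
If $|H_k(z)|>1$, then $z_1,\dots,z_{k-1}\in I$ and $z_k\notin I$, so $k$ is the first index at which $z$ leaves $I$. These sets are disjoint for different $k$. The function $H_k$ is holomorphic in its last variable $z_k$, and only there; $\psi$ is merely continuous. So the plan needs operators that treat $z_1,\dots,z_{k-1}$ as real-variable coordinates and $z_k$ as a holomorphic one, all inside an algebra in two variables.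

**Step 3: replace $H_k$ by trigonometric polynomials.** Let $F_D\ge0$ be the Fejér kernel as in Section 6. Let $\mathcal F_D$ be convolution on $\mathbb T^\kappa$ with $\prod_jF_D(z_j)$, i.e. the multiplier $w(n)=\prod_j(1-\frac{|n_j|}{D+1})$ on $[-D,D]^\kappa$, and $0$ elsewhere. It is a contraction of $C(\mathbb T^\kappa)$, and $\mathcal F_DH\to H$ uniformly for continuous $H$. As $\mathcal F_D\mathcal F_DH-H=\mathcal F_D(\mathcal F_DH-H)+(\mathcal F_DH-H)$, we can fix $D\ge1$ with
$$\|\mathcal F_DH_k-H_k\|_\infty\le1,\qquad\|\mathcal F_D\mathcal F_DH_k-H_k\|_\infty\le1\qquad(k\le\kappa).\tag{4}$$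
Let $\mathcal P_k$ be the span of the $z^n$ with $n\in\mathcal N_k$, where
$$\mathcal N_k=\{n\in[-D,D]^\kappa\cap\mathbb Z^\kappa:\ n_k\ge0,\ n_j=0\text{ for }j>k\}.$$
Since $H_k$ depends on $z_1,\dots,z_k$ only and is holomorphic in $z_k$, we have $\mathcal F_DH_k\in\mathcal P_k$. Also $\mathcal F_D\mathcal P_k\subset\mathcal P_k$.

## 9. Coding $\kappa$ circles in one frequency interval

A homogeneous polynomial of degree $N=A+B$ in $(x_1,x_2)$ can be written on $\mathbb T^2$ as $x_1^Ax_2^B\gamma(x_1\bar x_2)$, where $\gamma$ is a trigonometric polynomial on $\mathbb T$ with frequencies in $[-A,B]$. The purpose of this section is to choose $A_k,B_k$ so that the condition "frequency in $[-A_k,B_k]$" becomes "$n\in\mathcal N_k$" under $z_j=u^{L_j}$ with rapidly growing $L_j$. Put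
$$R=8D,\quad L_j=R^{j-1},\quad A_k=D\sum_{j<k}L_j,\quad B_k=A_{k+1},\quad N_k=A_k+B_k,\quad c(n)=\sum_jn_jL_j .$$
Note that $A_k\le\frac D{8D-1}L_k\le L_k/7$.

For $D=1$ we get $L=(1,8,64,\dots)$, $[-A_1,B_1]=[0,1]$, $[-A_2,B_2]=[-1,9]$, $N_1=1$, $N_2=10$, $N_3=82$. For $n=(n_1,n_2)\in\{-1,0,1\}^2$ the values $c(n)=n_1+8n_2$ are $-1,0,1$ if $n_2=0$ and $7,8,9$ if $n_2=1$, all in $[-1,9]$. They are $-9,-8,-7$ if $n_2=-1$, all outside. So $[-A_2,B_2]$ selects exactly $n_2\ge0$ and leaves $n_1$ free.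

**Lemma 10.**
(i) For $n\in[-D,D]^\kappa\cap\mathbb Z^\kappa$: $-A_k\le c(n)\le B_k$ if and only if $n\in\mathcal N_k$.
(ii) $c$ is injective on $[-D,D]^\kappa\cap\mathbb Z^\kappa$; in particular $c(n)=0$ only for $n=0$.
(iii) $N_1\ge1$ and $N_{k+1}\ge4N_k$.

*Proof.* (i) If the largest $l$ with $n_l\ne0$ exceeds $k$, then $|c(n)|\ge L_l-A_l\ge\frac67L_l>\frac17L_l\ge A_l\ge B_k\ge A_k$, so $c(n)\notin[-A_k,B_k]$. Suppose now $n_j=0$ for all $j>k$. Then $c(n)\le B_k$. If $n_k\ge0$, then $c(n)\ge-A_k$. If $n_k\le-1$, then $c(n)\le-L_k+A_k<-A_k$, since $L_k>2A_k$.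

(ii) If $n\ne n'$ and $l$ is the largest index with $n_l\ne n_l'$, then $|c(n)-c(n')|\ge L_l-2A_l>0$.

(iii) $N_1=A_1+B_1=D\ge1$. Since $A_{k+2}=D+RA_{k+1}$ and $N_k\le2A_{k+1}$, we get $N_{k+1}\ge A_{k+2}\ge RA_{k+1}\ge\frac R2N_k\ge4N_k$. $\square$

## 10. The polydisc operator and its summing norm

**Step 1: the target space.** Let $\omega$ be normalized Haar measure on $J^\kappa$. Let $\omega_k$ be normalized Haar measure on $\{z\in\mathbb T^\kappa:z_j\in J\ (j<k),\ z_k\in J^c\}$. Let $E=\bigoplus_{k\le\kappa}\mathcal P_k$ with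
$$\|(h_k)\|_E=\Big\|\Big(\sum_k|h_k|^2\Big)^{1/2}\Big\|_{L^p(\omega)}+\Big(\kappa^{-1}\sum_k\|h_k\|^p_{L^p(\omega_k)}\Big)^{1/p}.$$
This is a norm, since a trigonometric polynomial that vanishes on $J^\kappa$ is $0$. As on the ball, one term is a joint square function at the low level ($|H_k|\le1$ on $J^\kappa$), and the other looks at one $k$ at a time at the high level.

**Step 2: the operator.** For $f\in A(D^2)$ let $Tf=(T_kf)_k$ with
$$T_kf=\sum_{n\in\mathcal N_k}w(n)\,\hat f\big(A_k+c(n),\,B_k-c(n)\big)\,z^n .$$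
By Lemma 10(i) the indices are nonnegative. The target is finite-dimensional.

**Step 3: write all $T_k$ with one positive kernel.** For $u\in\mathbb T$ put
$$f_k(u)=\int f(vu,v)\,v^{-N_k}u^{-A_k}\,dm(v)=\sum_{c=-A_k}^{B_k}\hat f(A_k+c,B_k-c)\,u^c .$$
The second equality holds for polynomials, because $f(vu,v)=\sum\hat f(i,j)v^{i+j}u^i$. It holds for all $f\in A(D^2)$ by uniform approximation. Let
$$\mathcal K(z,u)=\prod_{j\le\kappa}F_D(z_j\bar u^{L_j})=\sum_{n\in[-D,D]^\kappa}w(n)\,z^nu^{-c(n)}\ge0 .$$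
By Lemma 10(ii), $\int\mathcal K(z,u)\,dm(u)=w(0)=1$. The function $f_k$ has frequencies in $[-A_k,B_k]$ only. So by Lemma 10(i) only $n\in\mathcal N_k$ contribute to
$$\int f_k(u)\,\mathcal K(z,u)\,dm(u)=\sum_{n\in\mathcal N_k}w(n)\,\hat f(A_k+c(n),B_k-c(n))\,z^n=T_kf(z).$$
The kernel does not depend on $k$.

**Step 4: the estimate.** For fixed $u$, $f_k(u)$ is $u^{-A_k}$ times the $N_k$-th Fourier coefficient of $v\mapsto f(vu,v)$. By Lemma 5 and Lemma 10(iii), $(\sum_k|f_k(u)|^2)^{1/2}\le c_p(\int|f(vu,v)|^pdm(v))^{1/p}$. Also $|f_k(u)|^p\le\int|f(vu,v)|^pdm(v)$. For each $z$, $\mathcal K(z,u)\,dm(u)$ is a probability measure. By Minkowski's inequality for the $\ell_2$-norm and Jensen's inequality,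
$$\Big(\sum_k|T_kf(z)|^2\Big)^{p/2}\le\int\Big(\sum_k|f_k(u)|^2\Big)^{p/2}\mathcal K(z,u)\,dm(u)\le c_p^p\iint\mathcal K(z,u)\,|f(vu,v)|^p\,dm(v)\,dm(u),$$
$$|T_kf(z)|^p\le\iint\mathcal K(z,u)\,|f(vu,v)|^p\,dm(v)\,dm(u).$$
Integrate the first against $\omega$; integrate the second against $\omega_k$ and average over $k$. With $\mu_0$ and $\mu_1$ the images on $\mathbb T^2$, under $(z,u,v)\mapsto(vu,v)$, of the probability measures $\mathcal K(z,u)\,d\omega(z)\,dm(u)\,dm(v)$ and $\mathcal K(z,u)\,\big(\kappa^{-1}\sum_kd\omega_k(z)\big)\,dm(u)\,dm(v)$, we get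
$$\|Tf\|_E\le c_p\|f\|_{L^p(\mu_0)}+\|f\|_{L^p(\mu_1)} .$$
By Lemma 6, $\pi_p(T)\le2c_p$.

## 11. The lower bound on the polydisc

Let $i_p(T)<M$. We may assume $M\ge1$: applied to $\max(M,1)$, the argument gives $\max(M,1)\ge\kappa^{\sigma/2}/(100c_p)>1$, so the maximum is $M$. Put $M'=c_pM\ge1$.

**Step 1: a covariant extension acts separately for each $k$.** We have $A(D^2)\subset C(\mathbb T^2)$ isometrically. Apply Lemmas 7 and 8 with $G=\mathbb T$ acting by $(x_1,x_2)\mapsto(vx_1,vx_2)$ and $U_v=v^{N_k}$ on $\mathcal P_k$. These are isometries of $E$, and $T(f\circ v)=U_vTf$ because $(A_k+c)+(B_k-c)=N_k$. For a bounded Borel function $\gamma$ on $\mathbb T$ put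
$$F_{k,\gamma}(x)=x_1^{A_k}x_2^{B_k}\,\gamma(x_1\bar x_2).$$
Then $F_{k,\gamma}(vx)=v^{N_k}F_{k,\gamma}(x)$. So the component of $\widetilde TF_{k,\gamma}$ in $\mathcal P_l$ is multiplied both by $v^{N_k}$ and by $v^{N_l}$, and vanishes for $l\ne k$, as the $N_l$ are distinct. Write $V_k\gamma\in\mathcal P_k$ for the remaining component; it is linear in $\gamma$.

**Step 2: a square function estimate.** Let $W'$ be the image of $W$ under $x\mapsto x_1\bar x_2$. By invariance of $W$, Lemma 5 in $v$, and $|F_{k,\gamma}(x)|=|\gamma(x_1\bar x_2)|$,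
$$\|(V_k\gamma_k)_k\|_E\le M\Big(\iint\Big|\sum_kv^{N_k}F_{k,\gamma_k}(x)\Big|^pdm(v)\,dW(x)\Big)^{1/p}\le M'\Big(\int_{\mathbb T}\Big(\sum_k|\gamma_k|^2\Big)^{p/2}dW'\Big)^{1/p}.\tag{5}$$

**Step 3: on coded polynomials $V_k$ is known.** Let $Q\in\mathcal P_k$ and $\gamma(u)=Q(u^{L_1},\dots,u^{L_\kappa})=\sum\hat Q(n)u^{c(n)}$. By Lemma 10(i), $F_{k,\gamma}=\sum_{n\in\mathcal N_k}\hat Q(n)\,x_1^{A_k+c(n)}x_2^{B_k-c(n)}\in A(D^2)$. By Lemma 10(ii) different $n$ give different monomials, so
$$V_k\gamma=T_kF_{k,\gamma}=\sum_{n\in\mathcal N_k}w(n)\hat Q(n)z^n=\mathcal F_DQ .$$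
We use this for $Q_k=\mathcal F_DH_k$: let $\gamma_k(u)=Q_k(u^{L_1},\dots,u^{L_\kappa})$ and $\mathcal R_k=V_k\gamma_k=\mathcal F_D\mathcal F_DH_k$. By (4), $\|\mathcal R_k-H_k\|_\infty\le1$ and $\|\mathcal R_k\|_\infty\le\Lambda+1\le2\Lambda$.

**Step 4: split $\gamma_k$ at its large values.** Put
$$\Delta_k=\{u\in\mathbb T:\ u^{L_j}\in I\ (j<k),\ u^{L_k}\notin I\}.$$
These are pairwise disjoint Borel sets: for $k<k'$, $u\in\Delta_{k'}$ requires $u^{L_k}\in I$. If $u\notin\Delta_k$, then either some $u^{L_j}\notin I$ with $j<k$, where $H_k(u^{L_1},\dots,u^{L_\kappa})=0$, or $u^{L_k}\in I$, where $|H_k(u^{L_1},\dots,u^{L_\kappa})|\le1$. By (4), $|\gamma_k|\le2$ off $\Delta_k$, and $|\gamma_k|\le\Lambda+1\le2\Lambda$ on $\Delta_k$. Set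
$$h_k=V_k(\gamma_k1_{\Delta_k^c}),\qquad e_k=V_k(\gamma_k1_{\Delta_k}),\qquad h_k+e_k=\mathcal R_k,\qquad h_k,e_k\in\mathcal P_k .$$

**Step 5: each part is too small on one of the two arcs.** The aim is this.

**Lemma 11.** For some $k$,
$$\|h_k\|_{L^1(\omega)}\le8M',\quad\|h_k\|_{L^1(\omega_k)}\le8M'\kappa^a,\quad\|e_k\|_{L^1(\omega)}\le8M'\Lambda\kappa^{-b},\quad\|e_k\|_{L^1(\omega_k)}\le10M'\Lambda .$$

*Proof.* On probability spaces $L^1$-norms are at most $L^p$-norms. If only one component $q\in\mathcal P_k$ is nonzero, its $E$-norm is $\|q\|_{L^p(\omega)}+\kappa^{-1/p}\|q\|_{L^p(\omega_k)}$.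

*Case $p>2$* ($a=\frac1p$, $b=\frac12$). By (5) for a single $k$ with $\gamma_k1_{\Delta_k^c}$, $\|h_k\|_{L^p(\omega)}\le2M'$ and $\|h_k\|_{L^p(\omega_k)}\le2M'\kappa^{1/p}$, for every $k$. By (5) for all $\gamma_k1_{\Delta_k}$ together, and disjointness, $\|(\sum|e_k|^2)^{1/2}\|_{L^p(\omega)}\le2M'\Lambda$. As $p>2$, $\sum_k\|e_k\|^2_{L^2(\omega)}\le4M'^2\Lambda^2$. So some $k$ has $\|e_k\|_{L^2(\omega)}\le2M'\Lambda\kappa^{-1/2}$. For this $k$ the first three inequalities hold.

*Case $p<2$* ($a=\frac12$, $b=\frac1p$). By (5) for single $k$, $\|h_k\|_{L^p(\omega)}\le2M'$ and $\|e_k\|_{L^p(\omega)}\le2M'\Lambda W'(\Delta_k)^{1/p}$. By (5) for all $\gamma_k1_{\Delta_k^c}$ together, whose square function is at most $2\kappa^{1/2}$, $\big(\kappa^{-1}\sum\|h_k\|^p_{L^p(\omega_k)}\big)^{1/p}\le2M'\kappa^{1/2}$. Since $\sum W'(\Delta_k)\le1$, fewer than $\kappa/4$ indices have $W'(\Delta_k)>4/\kappa$. Likewise fewer than $\kappa/4$ have $\|h_k\|^p_{L^p(\omega_k)}>4(2M'\kappa^{1/2})^p$. Any other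 $k$ satisfies the first three inequalities, as $4^{1/p}\le4$.

In both cases, since $a<\lambda$ and $M'\ge1$,
$$\|e_k\|_{L^1(\omega_k)}\le\|\mathcal R_k\|_\infty+\|h_k\|_{L^1(\omega_k)}\le2\Lambda+8M'\kappa^a\le10M'\Lambda .\qquad\square$$

**Step 6: pass to the value at $z_k=0$.** Fix this $k$ and write $z'=(z_1,\dots,z_{k-1})$. Every $q\in\mathcal P_k$ is independent of $z_j$ for $j>k$, and for fixed $z'$ it is a polynomial in $\zeta=z_k$. Apply Lemma 9 to $q(z',\cdot)$, average over $z'\in J^{k-1}$ (for $k=1$ there is nothing to average), and use Cauchy–Schwarz: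
$$\mathrm{Av}_{z'\in J^{k-1}}|q(z',0)|\le\Big(\mathrm{Av}\,2\!\int_J|q(z',\zeta)|dm(\zeta)\Big)^{1/2}\Big(\mathrm{Av}\,2\!\int_{J^c}|q(z',\zeta)|dm(\zeta)\Big)^{1/2}=\|q\|_{L^1(\omega)}^{1/2}\|q\|_{L^1(\omega_k)}^{1/2}.$$
Since $\kappa^{a/2}=\kappa^{(\lambda-\sigma)/2}=\Lambda^{1/2}\kappa^{-\sigma/2}$ and $\Lambda\kappa^{-b/2}=\kappa^{\lambda-(\lambda+\sigma)/2}=\Lambda^{1/2}\kappa^{-\sigma/2}$, Lemma 11 yields
$$\mathrm{Av}\,|h_k(z',0)|\le8M'\Lambda^{1/2}\kappa^{-\sigma/2},\qquad\mathrm{Av}\,|e_k(z',0)|\le\sqrt{80}\,M'\Lambda^{1/2}\kappa^{-\sigma/2}.$$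

**Step 7: the sum is not small.** For $z'\in J^{k-1}$ all factors $\psi(z_j)$ equal $1$, so $H_k(z',\zeta)=g(\zeta)$. Thus $\mathcal R_k(z',\cdot)-g\in A(D)$ is bounded by $1$ on $\mathbb T$, hence at $0$. By (3) and $\Lambda^{1/2}\ge2e$,
$$|\mathcal R_k(z',0)|\ge|g(0)|-1\ge\Lambda^{1/2}/e-1\ge\Lambda^{1/2}/(2e).$$
As $\mathcal R_k=h_k+e_k$ and $8+\sqrt{80}\le17$, we get $\frac1{2e}\le17M'\kappa^{-\sigma/2}$. So $M'\ge\kappa^{\sigma/2}/(34e)\ge\kappa^{\sigma/2}/100$, i.e. $M\ge\kappa^{\sigma/2}/(100c_p)$. As $M>i_p(T)$ was arbitrary, $i_p(T)\ge\kappa^{\sigma/2}/(100c_p)$. Together with Section 10 this proves Theorem 4, and with Section 3, Theorem 2. $\blacksquare$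

*The choice of $\Lambda$.* By Step 6, $h_k$ contributes at most about $\kappa^{a/2}$ to the value at $0$, and $e_k$ at most about $\Lambda\kappa^{-b/2}$. Both must be small compared with $\Lambda^{1/2}$, which means that $\Lambda$ is much larger than $\kappa^a$ and much smaller than $\kappa^b$. This is the range found on the ball, with $\Lambda=1/\eta$.

## 12. Compactness, and spaces between $A$ and $H^\infty$

The operator of Section 3 is the limit in $\pi_p$ of its finite sections, because $\sum_{i>I}2^{-i}\cdot2c_p\to0$. The finite sections have finite rank. So the counterexample is compact, with values in an $\ell_2$-sum of finite-dimensional spaces.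

The finite rank operators also live on larger spaces. Let $n\ge2$, $1<p<\infty$, $p\ne2$, let $A$ be $A(D^n)$ or $A(B_n)$, let $H^\infty$ be the corresponding algebra of bounded holomorphic functions, and let $X$ be closed with $A\subset X\subset H^\infty$. Then there is a $p$-summing operator on $X$ that is not $p$-integral.

*Proof.* Let $T=T_2\Pi:A\to E$ with $T_2$ one of the operators constructed for Theorem 3 or 4. For $0<r<1$ put $f_r(z)=f(rz)$ and $T^{(r)}f=T(f_r)$ for $f\in X$. Since $f\mapsto f_r$ is a contraction $X\to A$, $\pi_p(T^{(r)})\le\pi_p(T)$. On $A$ we have $T(f_r)=D_rTf$, where $D_r$ multiplies the $k$-th coordinate by $r^{\alpha_k(1)+\alpha_k(2)}$ (ball), respectively by $r^{N_k}$ on $\mathcal P_k$ (polydisc). So $T=D_r^{-1}\,T^{(r)}|_A$ and $i_p(T)\le\|D_r^{-1}\|\,i_p(T^{(r)})$, with $\|D_r^{-1}\|\to1$ as $r\to1$. Thus on $X$ there are finite rank operators with $\pi_p\le2c_p$ and $i_p$ arbitrarily large, and Step 2 of Section 3 applies. $\square$
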